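\title{Maps preserving the spectrum of commutators of Banach space operators}

\begin{abstract}
We determine the surjective maps between the algebras of bounded operators on two infinite-dimensional complex Banach spaces that preserve the spectrum of the Lie product; no linearity, additivity or continuity is assumed. Up to an arbitrary scalar summand and a sign depending on the operator, such a map is a similarity or, for reflexive spaces, $i$ times the adjoint followed by a similarity. The sign is constant outside the set of operators all of whose commutators have spectrum symmetric about $0$, and it can vary on that set. We bound this exceptional set from both sides in general and describe it completely for Hilbert spaces.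
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Throughout, $X$ and $Y$ are infinite-dimensional complex Banach spaces, $\mathcal{B}(X)$ is the algebra of bounded linear operators on $X$, $I$ is the identity operator, $\sigma(T)$ is the spectrum of $T$, and $[T,S]=TS-ST$ is the Lie product (commutator) of $T$ and $S$. How much of the structure of $\mathcal{B}(X)$ can be read off from the function $(T,S)\mapsto\sigma([T,S])$ alone? One makes this precise by asking which maps respect that function.

\medskip
\noindent\textbf{Problem.} \emph{Determine all surjective maps $\varphi:\mathcal{B}(X)\to\mathcal{B}(Y)$ such that}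
\begin{equation}\label{eq:pres}
\sigma\bigl([\varphi(T),\varphi(S)]\bigr)=\sigma\bigl([T,S]\bigr)\qquad (T,S\in\mathcal{B}(X)).
\end{equation}
\emph{No linearity, additivity or continuity of $\varphi$ is assumed.}
\medskip

Let $X^*$ be the dual space and $T^*f=f\circ T$ the Banach space adjoint, which depends linearly on $T$. Four operations come to mind at once.
\begin{itemize}
\item \emph{Similarities.} If $A:X\to Y$ is a bounded linear bijection, then $T\mapsto ATA^{-1}$ satisfies \eqref{eq:pres}.
\item \emph{Scalar summands.} Scalar operators commute with everything, so \eqref{eq:pres} survives if $\varphi(T)$ is replaced by $\varphi(T)+\eta(T)I$ with an arbitrary function $\eta:\mathcal{B}(X)\to\mathbb{C}$. This alone produces solutions that are neither additive nor continuous.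
\item \emph{Multiples.} Replacing $\varphi$ by $c\varphi$ multiplies all spectra by $c^2$. This is harmless for $c=\pm1$ and for no other $c$, because $\{0,-1,\frac23,\frac13\}$ is the spectrum of a commutator (Lemma~\ref{lem:asym}) and only the factor $1$ carries this set onto itself.
\item \emph{Adjoints.} The adjoint reverses products, so $[T^*,S^*]=-[T,S]^*$, and $T\mapsto T^*$ reflects the spectrum of each commutator in the origin. A factor $i$ undoes the reflection: $T\mapsto iT^*$ satisfies \eqref{eq:pres}, and it maps onto $\mathcal{B}(X^*)$ when $X$ is reflexive.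
\end{itemize}
One would guess that every solution is $\pm ATA^{-1}+\eta(T)I$ or $\pm iAT^*A^{-1}+\eta(T)I$, with one sign valid for all $T$. The guess is almost right, but the sign is more flexible. Changing the sign of $\varphi$ at a single operator $T$ replaces each $\sigma([T,S])$ by $-\sigma([T,S])$, and this goes unnoticed if these sets are \emph{symmetric}, that is, equal to their negatives. So we put
\[
\mathcal{S}(X)=\{T\in\mathcal{B}(X):\ \sigma([T,S])=-\sigma([T,S])\ \text{ for all } S\in\mathcal{B}(X)\}
\]
and call it the \emph{exceptional set}. It depends only on $X$, and it contains $\alpha I+\beta T$ along with $T$, since $[\alpha I+\beta T,S]=\beta[T,S]$. It contains more than the scalars. For $x\in X$ and $f\in X^*$ let $x\otimes f$ be the operator $z\mapsto f(z)x$, and let $F_1(X)$ be the set of these operators, that is, of the operators of rank at most one.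

\begin{example}\label{ex:sign}
If $T\in\mathbb{C}I+F_1(X)$, then for every $S$ the spectrum of $[T,S]$ has the form $\{0,\lambda,-\lambda\}$ (Lemma~\ref{lem:q}), so $\mathbb{C}I+F_1(X)\subset\mathcal{S}(X)$. The map that sends $T$ to $-T$ if $T\in\mathbb{C}I+F_1(X)$ and to $T$ otherwise is a bijection of $\mathcal{B}(X)$, because $\mathbb{C}I+F_1(X)$ is invariant under $T\mapsto -T$. It satisfies \eqref{eq:pres}, because a commutator changes sign only when one of its entries lies in $\mathcal{S}(X)$.
\end{example}

The main result says that there is no other freedom.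

\begin{theorem}\label{thm:main}
A surjective map $\varphi:\mathcal{B}(X)\to\mathcal{B}(Y)$ satisfies \eqref{eq:pres} if and only if there are functions $\eta:\mathcal{B}(X)\to\mathbb{C}$ and $\varepsilon:\mathcal{B}(X)\to\{1,-1\}$, with $\varepsilon$ constant on $\mathcal{B}(X)\setminus\mathcal{S}(X)$, such that one of the following holds:
\begin{enumerate}
\item[(I)] $\varphi(T)=\varepsilon(T)\,ATA^{-1}+\eta(T)I$ for all $T$, where $A:X\to Y$ is a bounded linear bijection;
\item[(II)] $X$ and $Y$ are reflexive and $\varphi(T)=i\,\varepsilon(T)\,AT^*A^{-1}+\eta(T)I$ for all $T$, where $A:X^*\to Y$ is a bounded linear bijection.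
\end{enumerate}
A map of form \textup{(I)} is onto if and only if $T\mapsto\varepsilon(T)T+\eta(T)I$ is onto $\mathcal{B}(X)$; a map of form \textup{(II)} is onto if and only if $T\mapsto i\varepsilon(T)T+\eta(T)I$ is onto $\mathcal{B}(X)$.
\end{theorem}

The last sentence is needed because the forms are not automatically onto: with $\varepsilon=1$, $\eta(\lambda I)=-\lambda$ and $\eta=0$ on nonscalar operators, the image misses $I$. Surjectivity of $\varphi$ cannot be dropped from the hypotheses: the map $T\mapsto T\oplus T$ into $\mathcal{B}(X\oplus X)$ satisfies \eqref{eq:pres} and sends a rank-one operator to an operator outside $\mathbb{C}I+F_1(X\oplus X)$, which no map of form (I) or (II) does.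

Call $T$ \emph{quadratic} if $T^2\in\operatorname{span}(I,T)$; scalar operators are included. The next theorem describes $\mathcal{S}(X)$ by inclusions and a criterion for general $X$, and explicitly for Hilbert spaces. Theorem~\ref{thm:main} does not depend on a more explicit description.

\begin{theorem}\label{thm:exc}
Let $\alpha,\beta$ denote complex numbers.
\begin{enumerate}
\item[(a)] Every $T\in\mathcal{S}(X)$ is quadratic; that is, $T=\alpha I+\beta P$ with $P^2=P$, or $T=\alpha I+N$ with $N^2=0$.
\item[(b)] All operators $\alpha I+\beta P$ with $P^2=P$ lie in $\mathcal{S}(X)$.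
\item[(c)] Let $N^2=0$. Then $\alpha I+N\in\mathcal{S}(X)$ if and only if, for every $S\in\mathcal{B}(X)$ with $I-[N,S]$ invertible, the operator $I+SN$ is injective. This holds if $N$ is compact.
\item[(d)] Let $N^2=0$. If $UNV=I_Z$ for some $V\in\mathcal{B}(Z,X)$, $U\in\mathcal{B}(X,Z)$ and some infinite-dimensional Banach space $Z$ with $Z\cong Z\oplus Z\cong Z\oplus\mathbb{C}$, then $\alpha I+N\notin\mathcal{S}(X)$.
\item[(e)] If $X$ is a Hilbert space, then
\[
\mathcal{S}(X)=\{\alpha I+\beta P:\ P^2=P\}\ \cup\ \{\alpha I+N:\ N^2=0,\ N\text{ compact}\}.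
\]
\end{enumerate}
\end{theorem}

Under either of the regularity assumptions that the problem omits, the first guess is correct.

\begin{corollary}\label{cor:reg}
If the map $\varphi$ in Theorem~\ref{thm:main} is moreover additive, or norm continuous, then $\varepsilon$ can be taken constant. The forms \textup{(I)} and \textup{(II)} exclude each other.
\end{corollary}

The substance of Theorem~\ref{thm:main} is the necessity, and its proof runs as follows. An operator $T$ is determined, up to sign and a scalar summand, by the spectra of its commutators with rank-one operators (Section~\ref{sec:q}), and the set $\mathbb{C}I+F_1(X)$ can be recognized by counting points in spectra of commutators (Section~\ref{sec:quad}). Hence $\varphi$ induces a bijection between the lines spanned by rank-one operators (Section~\ref{sec:psi}). This bijection preserves the relation $\sigma([R,S])=\{0\}$, from which we rebuild the projective geometry of $X$ and $X^*$ (Sections~\ref{sec:orth} and~\ref{sec:cliques}) and then the operator $A$ (Section~\ref{sec:A}). What remains is a question about signs, which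 becomes a question about a graph (Section~\ref{sec:graph}).

\section{Standard facts}\label{sec:facts}

For nonzero vectors $u,v$ we write $u\parallel v$ if they are proportional. For $M\subset X$ let $M^\circ=\{f\in X^*: f|_M=0\}$, and $x^\circ=\{x\}^\circ$. An equation $a=\pm b$ means that $a=b$ or $a=-b$, where the sign may depend on all the data. We use the following facts.

\begin{enumerate}
\item[(F1)] \emph{Polynomials.} A function on a complex vector space is \emph{polynomial} if its restriction to each finite-dimensional subspace is a polynomial in the coordinates. If none of the polynomial functions $p_1,\dots,p_m$ vanishes identically, then neither does $p_1\cdots p_m$: choose $v_j$ with $p_j(v_j)\ne0$ and restrict to $\operatorname{span}(v_1,\dots,v_m)$, where the polynomial ring has no zero divisors.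
\item[(F2)] \emph{Vectors and functionals.} By the Hahn--Banach theorem, a vector $u$ lies in the closure of a subspace $M$ if and only if $f(u)=0$ for all $f\in M^\circ$. Finite-dimensional subspaces are closed and have closed complements, and a bounded functional can be given prescribed values on finitely many linearly independent vectors. Dually, and by linear algebra alone, a linear functional vanishing on $\ker f_1\cap\dots\cap\ker f_n$ is a linear combination of $f_1,\dots,f_n$, and linearly independent functionals take any prescribed values at some vector.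
\item[(F3)] \emph{Products in both orders.} For $G\in\mathcal{B}(Z,X)$ and $H\in\mathcal{B}(X,Z)$, the operator $I-GH$ is invertible if and only if $I-HG$ is; indeed $(I-HG)^{-1}=I+H(I-GH)^{-1}G$. So $GH$ and $HG$ have the same nonzero spectrum.
\item[(F4)] \emph{Finite rank.} We have $T(x\otimes f)=Tx\otimes f$ and $(x\otimes f)T=x\otimes T^*f$. The trace is the linear functional on finite-rank operators with $\operatorname{tr}(x\otimes f)=f(x)$. If $C$ maps $X$ into a finite-dimensional subspace $G$, then $\sigma(C)=\{0\}\cup\sigma(C|_G)$: the point $0$ occurs because $\dim X=\infty$, and the nonzero points agree by (F3), applied to $C:X\to G$ and the inclusion $G\to X$. A nonzero scalar operator has infinite rank.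
\item[(F5)] \emph{Adjoints.} $(TS)^*=S^*T^*$, $\|T^*\|=\|T\|$ and $\sigma(T^*)=\sigma(T)$. If $X$ is reflexive, then $T\mapsto T^*$ is a linear bijection $\mathcal{B}(X)\to\mathcal{B}(X^*)$, and $X^*$ is reflexive.
\item[(F6)] \emph{Boundedness.} A bounded linear bijection between Banach spaces has a bounded inverse (open mapping theorem). A linear map $L:X\to Y$ such that $g\circ L$ is bounded for every $g\in Y^*$ is bounded, because the image of the unit ball is weakly bounded, hence bounded (uniform boundedness principle).
\item[(F7)] \emph{Riesz--Schauder theory.} If $K$ is compact, then $I+K$ is injective if and only if it is surjective.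
\end{enumerate}

A nonzero $R=x\otimes f$ satisfies $R^2=f(x)R$, so it is nilpotent exactly when $\operatorname{tr}R=f(x)=0$. We write $N_1(X)$ for the set of nilpotent operators of rank exactly one.

\section{Commutators with a rank-one operator}\label{sec:q}

The simplest commutators are those with a rank-one entry; their spectrum is encoded in one number.

\begin{lemma}\label{lem:q}
Let $T\in\mathcal{B}(X)$, $R=x\otimes f$, and
\begin{equation}\label{eq:q}
q(T,R)=f(Tx)^2-f(x)f(T^2x).
\end{equation}
Then $\sigma([T,R])=\{0,\lambda,-\lambda\}$ with $\lambda^2=q(T,R)$. Thus $\sigma([T,R])$ and $q(T,R)$ determine each other.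
\end{lemma}

\begin{proof}
We have $[T,R]=Tx\otimes f-x\otimes T^*f=GH$, where $G:\mathbb{C}^2\to X$ and $H:X\to\mathbb{C}^2$ are given by $G(a,b)=aTx-bx$ and $Hz=(f(z),f(Tz))$. The matrix
\[
HG=\begin{pmatrix} f(Tx) & -f(x)\\ f(T^2x) & -f(Tx)\end{pmatrix}
\]
has trace $0$ and determinant $-q(T,R)$, so its characteristic polynomial is $z^2-q(T,R)$. Apply (F3), and (F4) for the point $0$.
\end{proof}

We record the rules for $q$. Since $[T+cI,R]=[T,R]$, we have $q(T+cI,R)=q(T,R)$, and \eqref{eq:q} gives $q(aT,bR)=a^2b^2q(T,R)$ and
\begin{equation}\label{eq:qnil}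
q(T,x\otimes f)=f(Tx)^2=\bigl(\operatorname{tr}(T\,(x\otimes f))\bigr)^2\qquad\text{if } f(x)=0 .
\end{equation}
If both entries have rank at most one, say $U=u\otimes h$ and $W=y\otimes g$, then $g(Uy)=h(y)g(u)=\operatorname{tr}(UW)$ and $g(U^2y)=h(u)h(y)g(u)$, so
\begin{equation}\label{eq:q11}
q(U,W)=h(y)g(u)\bigl(h(y)g(u)-h(u)g(y)\bigr)=\operatorname{tr}(UW)\,\bigl(\operatorname{tr}(UW)-\operatorname{tr}U\operatorname{tr}W\bigr).
\end{equation}
In particular $q$ is symmetric on $F_1(X)\times F_1(X)$.

By \eqref{eq:qnil}, commutators with nilpotent rank-one operators reveal the ``off-diagonal entries'' $f(Tx)$, $f(x)=0$, of $T$, each up to its own sign. The point is that the signs are not independent. This is visible for $2\times2$ matrices. Let $T=\bigl(\begin{smallmatrix}a&b\\c&d\end{smallmatrix}\bigr)$, $x=(1,s)$ and $f(u,v)=v-su$, so that $f(x)=0$ and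
\[
f(Tx)=(c+ds)-s(a+bs)=c+(d-a)s-bs^2=:p_T(s).
\]
If $T'$ is a second matrix with $f(T'x)^2=f(Tx)^2$ for all such pairs, then $(p_{T'}-p_T)(p_{T'}+p_T)=0$ as polynomials in $s$, so $p_{T'}=p_T$ or $p_{T'}=-p_T$. The coefficients $c$, $d-a$, $b$ of $p_T$ determine $T$ up to a scalar summand, so $T'\in\pm T+\mathbb{C}I$. The basis vectors alone would give only $b'=\pm b$ and $c'=\pm c$ with unrelated signs; it is the absence of zero divisors that produces a single sign for $T$. The general case uses the same device twice.

\begin{lemma}\label{lem:sign}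
If $T,T'\in\mathcal{B}(X)$ and $f(T'x)^2=f(Tx)^2$ whenever $x\in X$, $f\in X^*$ and $f(x)=0$, then $T'\in T+\mathbb{C}I$ or $T'\in-T+\mathbb{C}I$.
\end{lemma}

\begin{proof}
Put $R_+=T'+T$ and $R_-=T'-T$. Fix $x$. The product of the linear functions $f\mapsto f(R_+x)$ and $f\mapsto f(R_-x)$ vanishes on the vector space $x^\circ$, so one of them vanishes there by (F1), and by (F2)
\begin{equation}\label{eq:local}
R_+x\in\mathbb{C}x\quad\text{or}\quad R_-x\in\mathbb{C}x .
\end{equation}
An operator $R$ with $Rx=\lambda_xx$ for all $x\neq0$ is scalar: for independent $x,y$ the equation $\lambda_{x+y}(x+y)=\lambda_xx+\lambda_yy$ gives $\lambda_x=\lambda_y$. Suppose that neither $R_+$ nor $R_-$ is scalar. Then there is $x_+$ with $x_+,R_+x_+$ independent; choose $g,h\in X^*$ with $g(x_+)=h(R_+x_+)=1$ and $h(x_+)=g(R_+x_+)=0$. The polynomial function $p_+(x)=g(x)h(R_+x)-h(x)g(R_+x)$ equals $1$ at $x_+$ and vanishes wherever $R_+x\in\mathbb{C}x$. Define $p_-$ in the same way from $R_-$. By \eqref{eq:local}, $p_+p_-=0$, contrary to (F1).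
\end{proof}

\begin{lemma}\label{lem:test}
If $\sigma([T,W])=\sigma([T',W])$ for all $W\in F_1(X)$, then $T'\in\pm T+\mathbb{C}I$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:q} and \eqref{eq:qnil}, the hypothesis of Lemma~\ref{lem:sign} holds.
\end{proof}

\section{Quadratic operators and the size of spectra}\label{sec:quad}

A quadratic operator satisfies $(T-\lambda_1I)(T-\lambda_2I)=0$ for some $\lambda_1,\lambda_2\in\mathbb{C}$. If $\lambda_1\ne\lambda_2$, then $P=(\lambda_2-\lambda_1)^{-1}(T-\lambda_1I)$ is idempotent and $T=\lambda_1I+(\lambda_2-\lambda_1)P$; if $\lambda_1=\lambda_2$, then $N=T-\lambda_1I$ has $N^2=0$. Conversely, operators $\alpha I+\beta P$ and $\alpha I+N$ of these kinds are quadratic. Being quadratic can be tested vector by vector.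

\begin{lemma}\label{lem:locquad}
If $x,Tx,T^2x$ are linearly dependent for every $x\in X$, then $T$ is quadratic.
\end{lemma}

\begin{proof}
We may assume that $T$ is not scalar, so there is $x_0$ with $x_0,Tx_0$ independent. By hypothesis every subspace $\operatorname{span}(x,Tx)$ is $T$-invariant, and every vector is annihilated by $p(T)$ for some monic $p$ of degree at most $2$. Recall that on a finite-dimensional invariant subspace $F$ some vector $v\in F$ has the property that the monic polynomial $p$ of least degree with $p(T)v=0$ is the minimal polynomial of $T|_F$. Hence all these minimal polynomials have degree at most $2$. Let $p_0$ be the minimal polynomial on $F_0=\operatorname{span}(x_0,Tx_0)$; it has degree $2$. For any $y$, the minimal polynomial on $F_0+\operatorname{span}(y,Ty)$ is a multiple of $p_0$ of degree at most $2$, so it equals $p_0$, and $p_0(T)y=0$.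
\end{proof}

When does a commutator have a nonsymmetric spectrum? Never for $2\times2$ matrices: a commutator has trace $0$, so its eigenvalues are $\lambda,-\lambda$. In that dimension every matrix is quadratic, and $T\mapsto\varepsilon(T)T$ preserves spectra of commutators for every choice of signs. For $3\times3$ matrices, with matrix units $E_{jk}$, take the shift $T=E_{21}+E_{32}$ and a weighted backward shift $S=E_{12}+rE_{23}$. Then $TS=E_{22}+rE_{33}$ and $ST=E_{11}+rE_{22}$, so
\begin{equation}\label{eq:3x3}
[\,E_{21}+E_{32},\ E_{12}+rE_{23}\,]=\operatorname{diag}(-1,\ 1-r,\ r),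
\end{equation}
which for $r=\frac13$ has the nonsymmetric spectrum $\{-1,\frac23,\frac13\}$. All that was used of $T$ is the chain $e_1\mapsto e_2\mapsto e_3$ of independent vectors, and every nonquadratic operator has one.

\begin{lemma}\label{lem:asym}
If $T$ is not quadratic, there is a finite-rank operator $S$ with $\sigma([T,S])=\{0,-1,\frac23,\frac13\}$, a set of four points that is not symmetric.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:locquad} there is $x$ such that $e_1=x$, $e_2=Tx$, $e_3=T^2x$ are independent. Choose $f_2,f_3\in X^*$ with $f_j(e_k)=\delta_{jk}$ for $k=1,2,3$, let $r=\frac13$, and put $S=e_1\otimes f_2+r\,e_2\otimes f_3$. Then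
\[
C=[T,S]=e_2\otimes f_2+r\,e_3\otimes f_3-e_1\otimes T^*f_2-r\,e_2\otimes T^*f_3
\]
maps $X$ into $\operatorname{span}(e_1,e_2,e_3)$. Using $Te_1=e_2$ and $Te_2=e_3$ we find
\[
Ce_1=-e_1,\qquad Ce_2=(1-r)e_2,\qquad Ce_3=re_3-f_2(Te_3)\,e_1-r f_3(Te_3)\,e_2 .
\]
The unknown vector $Te_3$ affects only entries above the diagonal, so $\sigma(C)=\{0,-1,1-r,r\}$ by (F4).
\end{proof}

Rank is not mentioned in \eqref{eq:pres}, so we need a description of the rank-one operators in terms of spectra of commutators. Up to scalar summands, counting points suffices.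

\begin{lemma}\label{lem:three}
$T\in\mathbb{C}I+F_1(X)$ if and only if $\sigma([T,S])$ has at most three points for every $S\in\mathcal{B}(X)$.
\end{lemma}

\begin{proof}
If $T=\alpha I+R$ with $R\in F_1(X)$, then $[T,S]=-[S,R]$ and Lemma~\ref{lem:q} applies. Let $T\notin\mathbb{C}I+F_1(X)$. If $T$ is not quadratic, Lemma~\ref{lem:asym} gives four points. If $T$ is quadratic, we place two $2\times2$ blocks with different weights side by side and obtain five points.

\emph{Case $T=\alpha I+\beta P$, $P^2=P$.} Here $\beta\neq0$ and $\operatorname{rank}P\ge2$; also $\operatorname{rank}(I-P)\ge2$, since $T=(\alpha+\beta)I-\beta(I-P)$. Take independent $e_1,e_2\in\operatorname{ran}P$ and independent $e_3,e_4\in\ker P$, and $g_j\in X^*$ with $g_j(e_k)=\delta_{jk}$. The functionals $f_j=g_j\circ P$ for $j=1,2$ and $f_j=g_j\circ(I-P)$ for $j=3,4$ still satisfy $f_j(e_k)=\delta_{jk}$, and $P^*f_j=f_j$ for $j=1,2$, $P^*f_j=0$ for $j=3,4$. For $S=e_1\otimes f_3+e_3\otimes f_1+2(e_2\otimes f_4+e_4\otimes f_2)$ we get $PS=e_1\otimes f_3+2e_2\otimes f_4$ and $SP=e_3\otimes f_1+2e_4\otimes f_2$.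 So $[P,S]$ maps $X$ into the span of the $e_j$ and acts by $e_1\mapsto-e_3$, $e_3\mapsto e_1$, $e_2\mapsto-2e_4$, $e_4\mapsto2e_2$. Hence $\sigma([T,S])=\beta\{0,\pm i,\pm2i\}$.

\emph{Case $T=\alpha I+N$, $N^2=0$.} Here $\operatorname{rank}N\ge2$. Take $x_1,x_2$ with $Nx_1,Nx_2$ independent. Then $x_1,x_2,Nx_1,Nx_2$ are independent, as one sees by applying $N$ to a linear relation. Choose $f_1,f_2\in X^*$ with $f_j(Nx_k)=\delta_{jk}$ and $f_j(x_k)=0$, and put $S=x_1\otimes f_1+2x_2\otimes f_2$. Then $Sx_k=0$ and $SNx_k=kx_k$, so $[N,S]x_k=-kx_k$ and $[N,S]Nx_k=kNx_k$ for $k=1,2$. The range of $[N,S]$ lies in the span of these four vectors, and $\sigma([T,S])=\{0,\pm1,\pm2\}$.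
\end{proof}

\section{The exceptional set}\label{sec:exc}

We prove Theorem~\ref{thm:exc}. Since $\mathcal{S}(X)$ is invariant under adding scalars, we take $\alpha=0$ in (c), (d) and (e).

\begin{proof}[Proof of \textup{(a)} and \textup{(b)}]
Part (a) is Lemma~\ref{lem:asym} together with the normal forms at the beginning of Section~\ref{sec:quad}. For (b), let $J=2P-I$. Then $J^2=I$ and $[\alpha I+\beta P,S]=\frac{\beta}{2}[J,S]$, and $J[J,S]J^{-1}=SJ-JS=-[J,S]$. So $[J,S]$ is similar to its negative.
\end{proof}

For $N^2=0$ there is no such similarity. Instead, both $I-[N,S]$ and $I+[N,S]$ factor: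
\begin{equation}\label{eq:factor}
I-[N,S]=(I+SN)(I-NS),\qquad I+[N,S]=(I-SN)(I+NS),
\end{equation}
because the term $SN\cdot NS$ vanishes in both products. By (F3), each factor in one product is invertible exactly when the factor with the same sign in the other product is. So symmetry can fail only when a product is invertible while its factors are not.

\begin{proof}[Proof of \textup{(c)}]
Suppose the criterion holds, and let $\lambda\notin\sigma([N,S])$. We show $-\lambda\notin\sigma([N,S])$; then the complement of the spectrum is symmetric, and so is the spectrum. For $\lambda=0$ there is nothing to prove, and otherwise we replace $S$ by $\lambda^{-1}S$ and assume $\lambda=1$. By \eqref{eq:factor}, $I+SN$ is surjective; by the criterion it is injective; so it is invertible by (F6), and then $I-NS=(I+SN)^{-1}(I-[N,S])$ is invertible. By (F3), $I+NS$ and $I-SN$ are invertible, and so is their product $I+[N,S]$.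

Conversely, let $N\in\mathcal{S}(X)$ and let $I-[N,S]$ be invertible. Then $I+[N,S]$ is invertible, so $I+NS$ is injective by \eqref{eq:factor}. If $SNx=-x$ with $x\ne0$, then $Nx\ne0$ and $(I+NS)Nx=Nx+N(SNx)=0$, a contradiction. So $I+SN$ is injective.

If $N$ is compact and $I-[N,S]$ is invertible, then $SN$ is compact and $I+SN$ is surjective, hence injective by (F7).
\end{proof}

To see how symmetry fails, take the model $X=Z\oplus Z$ and $N(z_1,z_2)=(z_2,0)$. For $S=(s_{jk})_{j,k=1,2}$,
\[
[N,S]=\begin{pmatrix}s_{21}&s_{22}\\0&0\end{pmatrix}-\begin{pmatrix}0&s_{11}\\0&s_{21}\end{pmatrix}=\begin{pmatrix}c&a\\0&-c\end{pmatrix},\qquad c=s_{21},\quad a=s_{22}-s_{11},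
\]
with $c$ and $a$ arbitrary. If $Z$ were finite-dimensional, the spectrum would be $\sigma(c)\cup\sigma(-c)$, which is symmetric. In infinite dimensions a triangular matrix can be invertible although its diagonal entries are not. Suppose that $I-c$ is injective and misses one direction $w$, while $I+c$ is surjective and kills one vector $k$. In $I-[N,S]$ the entry $I-c$ stands in the upper left corner, and the corner entry can send $k$ to $w$, which repairs both defects. In $I+[N,S]$ the diagonal entries trade places, and the vector $(k,0)$ is killed whatever $a$ is. The hypotheses of (d) say that $N$ contains a copy of this model and that $Z$ carries such an operator $c$: the isomorphism $Z\cong Z\oplus\mathbb{C}$ supplies a shift, and $Z\cong Z\oplus Z$ lets us create the two defects on separate summands.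

\begin{proof}[Proof of \textup{(d)}]
\emph{Reduction to the model.} Replace $V$ by $V-NVUV$. Since $N^2=0$ we still have $UNV=I_Z$, and now $UV=0$, because $U(V-NVUV)=UV-(UNV)UV=0$. Put $P=VUN$ and $Q=NVU$. From $UNV=I_Z$ we get $P^2=P$ and $Q^2=Q$; from $N^2=0$, $PQ=0$; from $UV=0$, $QP=0$. Let $X_0=\ker P\cap\ker Q$. Since $UNP=UN$ and $UQ=U$, both $UN$ and $U$ vanish on $X_0$. The map
\[
\Phi:Z\oplus Z\oplus X_0\to X,\qquad \Phi(z_1,z_2,x_0)=NVz_1+Vz_2+x_0,
\]
is an isomorphism with inverse $x\mapsto(Ux,\ UNx,\ x-Qx-Px)$. For $c,a\in\mathcal{B}(Z)$ let $S=VcU-NVaU$. Then $NS=NVcU$ and $SN=VcUN-NVaUN$, so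
\[
C:=[N,S]=NVcU-VcUN+NVaUN .
\]
This operator vanishes on $X_0$, and $C(NVz)=NVcz$, $C(Vz)=NVaz-Vcz$. Thus $\Phi^{-1}C\Phi=\bigl(\begin{smallmatrix}c&a\\0&-c\end{smallmatrix}\bigr)\oplus0$.

\emph{Choice of $c$ and $a$.} Let $\theta:Z\to Z\oplus\mathbb{C}$ be an isomorphism, $Lz=\theta^{-1}(z,0)$, and let $R\in\mathcal{B}(Z)$ be $\theta$ followed by the projection onto $Z$. Then $L$ is injective with range of codimension one, and $R$ is surjective with one-dimensional kernel. Fix $s>0$ with $s\|L\|<2$ and $s\|R\|<2$, so that $2I-sL$ and $2I-sR$ are invertible. Identify $Z$ with $Z\oplus Z$ and put $c=(I-sL)\oplus(-I+sR)$. Then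
\[
I-c=sL\oplus(2I-sR),\qquad I+c=(2I-sL)\oplus sR .
\]
So $I-c$ is injective and $Z=\operatorname{ran}(I-c)\oplus\mathbb{C}w$ for some $w\neq0$, while $I+c$ is surjective with kernel $\mathbb{C}k$, $k\ne0$. Choose $\kappa\in Z^*$ with $\kappa(k)=1$ and let $a=-w\otimes\kappa$.

\emph{The point $1$ is not in $\sigma(C)$.} On $X_0$ the operator $I-C$ is the identity, and on $Z\oplus Z$ it acts by
\[
(z_1,z_2)\mapsto\bigl((I-c)z_1+\kappa(z_2)w,\ (I+c)z_2\bigr).
\]
A vector in the kernel has $z_2=tk$ and $(I-c)z_1+tw=0$, so $t=0$ and $z_1=0$. Given $(y_1,y_2)$, solve $(I+c)z_2=y_2$; adding a multiple of $k$ to $z_2$ keeps this equation and gives $\kappa(z_2)$ any value we like, so we can arrange $y_1-\kappa(z_2)w\in\operatorname{ran}(I-c)$ and solve for $z_1$. Hence $I-C$ is bijective, and invertible by (F6).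

\emph{The point $-1$ is in $\sigma(C)$.} The matrix $\bigl(\begin{smallmatrix}I+c&a\\0&I-c\end{smallmatrix}\bigr)$ kills $(k,0)$. Therefore $\sigma([N,S])$ is not symmetric.
\end{proof}

\begin{proof}[Proof of \textup{(e)}]
By (a), (b) and (c) it remains to show that a noncompact $N$ with $N^2=0$ is not in $\mathcal{S}(X)$. Let $N^\dagger$ be the Hilbert space adjoint and $|N|=(N^\dagger N)^{1/2}$, so that $\|Nx\|=\|\,|N|x\|$ for all $x$. For $\delta>0$ let $E_\delta$ be the spectral projection of $|N|$ for $[\delta,\infty)$. Then $\|N(I-E_\delta)\|\le\delta$, so if every $E_\delta$ had finite rank, $N$ would be a norm limit of finite-rank operators, hence compact. So $M=\operatorname{ran}E_\delta$ is infinite-dimensional for some $\delta$, and $\|Nm\|\ge\delta\|m\|$ for $m\in M$. Thus $NM$ is closed and $N|_M:M\to NM$ is an isomorphism. Let $V:M\to X$ be the inclusion and let $U:X\to M$ be the orthogonal projection onto $NM$ followed by $(N|_M)^{-1}$. Then $UNV=I_M$. The Hilbert spaces $M$, $M\oplus M$ and $M\oplus\mathbb{C}$ have orthonormal bases of the same infinite cardinality,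 so (d) applies with $Z=M$.
\end{proof}

\section{The forms (I) and (II) preserve the spectrum}\label{sec:suff}

Let $\varphi$ have form (I) or (II) with $\varepsilon$ constant off $\mathcal{S}(X)$. In form (I), $[\varphi(T),\varphi(S)]=\varepsilon(T)\varepsilon(S)A[T,S]A^{-1}$. In form (II), the factor $i^2$ and the sign in $[T^*,S^*]=-[T,S]^*$ cancel, and $[\varphi(T),\varphi(S)]=\varepsilon(T)\varepsilon(S)A[T,S]^*A^{-1}$. By (F5), in both cases the spectrum is $\varepsilon(T)\varepsilon(S)\sigma([T,S])$. If $\varepsilon(T)\varepsilon(S)=-1$, then $T$ or $S$ lies in $\mathcal{S}(X)$, so $\sigma([T,S])=-\sigma([S,T])$ is symmetric. Hence \eqref{eq:pres} holds.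

For the statement on surjectivity, note that $\varphi$ is the map $T\mapsto\varepsilon(T)T+\eta(T)I$ followed by $T\mapsto ATA^{-1}$ in form (I), and the map $T\mapsto i\varepsilon(T)T+\eta(T)I$ followed by $T\mapsto AT^*A^{-1}$ in form (II). The second map is in each case a linear bijection $\mathcal{B}(X)\to\mathcal{B}(Y)$ sending $I$ to $I$; in form (II) this uses reflexivity through (F5).

\section{The induced map on rank-one operators}\label{sec:psi}

From here to the end of Section~\ref{sec:graph}, $\varphi:\mathcal{B}(X)\to\mathcal{B}(Y)$ is surjective and satisfies \eqref{eq:pres}. Surjectivity is used in this section only, and always in the same way: as $S$ runs through $\mathcal{B}(X)$, $\varphi(S)$ runs through all test operators in $\mathcal{B}(Y)$.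

For each $T$, the family of sets $\sigma([T,S])$, $S\in\mathcal{B}(X)$, equals the family $\sigma([\varphi(T),S'])$, $S'\in\mathcal{B}(Y)$. Lemma~\ref{lem:three}, applied in $X$ and in $Y$, gives
\begin{equation}\label{eq:rank1}
T\in\mathbb{C}I+F_1(X)\iff\varphi(T)\in\mathbb{C}I+F_1(Y).
\end{equation}
So for $R\in F_1(X)$ there is $\psi(R)\in F_1(Y)$ with $\varphi(R)-\psi(R)\in\mathbb{C}I$. It is unique, because the difference of two candidates is a scalar operator of finite rank. The map $\psi$ is $\varphi$ with the uncontrolled scalar summand removed; up to sign, it behaves like a homogeneous bijection.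

\begin{lemma}\label{lem:psi}
Let $T\in\mathcal{B}(X)$, $R,R'\in F_1(X)$ and $\lambda\in\mathbb{C}$.
\begin{enumerate}
\item[(i)] $q(\varphi(T),\psi(R))=q(T,R)$; in particular $q(\psi(R'),\psi(R))=q(R',R)$.
\item[(ii)] Every $W\in F_1(Y)$ equals $\pm\psi(R)$ for some $R\in F_1(X)$.
\item[(iii)] $\psi(\lambda R)=\pm\lambda\psi(R)$.
\item[(iv)] $\psi(R)=\pm\psi(R')$ if and only if $R=\pm R'$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) We have $[\varphi(T),\psi(R)]=[\varphi(T),\varphi(R)]$, whose spectrum is $\sigma([T,R])$; apply Lemma~\ref{lem:q}. The special case follows since $\varphi(R')-\psi(R')$ is scalar.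

(ii) Write $W=\varphi(T)$. By \eqref{eq:rank1}, $T=\mu I+R$ with $R\in F_1(X)$. For all $S$,
\[
\sigma([W,\varphi(S)])=\sigma([T,S])=\sigma([R,S])=\sigma([\varphi(R),\varphi(S)]).
\]
By surjectivity and Lemma~\ref{lem:test}, $\varphi(R)\in\pm W+\mathbb{C}I$, so $\psi(R)=\pm W$ by uniqueness.

(iii) For all $S$, $\sigma([\varphi(\lambda R),\varphi(S)])=\lambda\sigma([R,S])=\sigma([\lambda\psi(R),\varphi(S)])$. Surjectivity, Lemma~\ref{lem:test} and uniqueness give the claim.

(iv) If $\psi(R)=\pm\psi(R')$, then (i) gives $q(S,R)=q(S,R')$ for all $S\in F_1(X)$. As $q$ is symmetric on rank-one operators, $\sigma([R,S])=\sigma([R',S])$ for these $S$, so $R'\in\pm R+\mathbb{C}I$ by Lemma~\ref{lem:test}, and the scalar is $0$ because it has finite rank. The converse is (iii) with $\lambda=-1$.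
\end{proof}

The signs disappear if we pass to lines. For a nonzero vector $v$ of any vector space write $\langle v\rangle=\mathbb{C}v$, and let $\mathcal{L}(X)=\{\langle R\rangle: R\in F_1(X),\ R\ne0\}$. By (iii), $\psi(0)=0$, and by (iv), $\psi(R)\ne0$ for $R\ne0$. By (iii) again,
\[
\Psi:\mathcal{L}(X)\to\mathcal{L}(Y),\qquad \Psi\langle R\rangle=\langle\psi(R)\rangle,
\]
is well defined. It is onto by (ii). It is injective: if $\psi(R')=\mu\psi(R)$ with $\mu\ne0$, then $\psi(R')=\pm\psi(\mu R)$ by (iii), so $R'=\pm\mu R$ by (iv). For nonzero $R,S\in F_1(X)$ write $R\perp S$ if $q(R,S)=0$, that is, if $\sigma([R,S])=\{0\}$. This symmetric relation depends only on the lines $\langle R\rangle,\langle S\rangle$, and by (i)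
\begin{equation}\label{eq:Psi}
\Psi\text{ is a bijection that preserves }\perp\text{ in both directions.}
\end{equation}

\section{Orthogonality detects nilpotency and adjacency}\label{sec:orth}

A line $\langle x\otimes f\rangle$ is the same as a pair $(\langle x\rangle,\langle f\rangle)$. We want to show that $\Psi$ acts on the two components separately, and for this we must recognize when two lines share a component. Call two nonproportional nonzero operators $x\otimes f$ and $x'\otimes f'$ \emph{adjacent} if $x\parallel x'$ or $f\parallel f'$. After rescaling, an adjacent pair has the form $x\otimes f$, $x\otimes f'$ with $f,f'$ independent, or $x\otimes f$, $x'\otimes f$ with $x,x'$ independent, and its linear span lies in $F_1(X)$.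

The map $\Psi$ is not known to respect linear spans, so we use a substitute built from $\perp$. For a set $\mathcal{M}$ of nonzero operators in $F_1(X)$, let $\mathcal{M}^\perp$ be the set of nonzero $W\in F_1(X)$ with $W\perp M$ for all $M\in\mathcal{M}$; the substitute for the span of $R,S$ is $\{R,S\}^{\perp\perp}$. The difficulty is that by \eqref{eq:q11} the relation $U\perp W$ can hold for two reasons, $\operatorname{tr}(UW)=0$ or $\operatorname{tr}(UW)=\operatorname{tr}U\operatorname{tr}W$. The next lemma shows that on a large family of $W$ only the first reason matters; it uses $\dim X=\infty$.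

\begin{lemma}\label{lem:large}
Let $X_0\subset X$ be the common kernel of finitely many functionals in $X^*$ (possibly $X_0=X$), and let $F_0\subset X$ be a finite-dimensional subspace. If $u\otimes h\ne0$ and $q(u\otimes h,y\otimes g)=0$ for all $y\in X_0$ and $g\in F_0^\circ$, then $h|_{X_0}=0$ or $u\in F_0$.
\end{lemma}

\begin{proof}
By \eqref{eq:q11} and (F1), one of the polynomial functions $h(y)$, $g(u)$, $h(y)g(u)-h(u)g(y)$ vanishes identically on the vector space $X_0\times F_0^\circ$. In the first case $h|_{X_0}=0$, and in the second $u\in F_0$ by (F2). In the third case (F2) gives $h(y)u-h(u)y\in F_0$ for all $y\in X_0$. The space $X_0\cap\ker h$ is infinite-dimensional, so it contains some $y\notin F_0$, and this $y$ forces $h(u)=0$. Then $h(y)u\in F_0$ for all $y\in X_0$, which is the claim.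
\end{proof}

\begin{proposition}\label{prop:link}
Let $R,S\in F_1(X)$ be nonzero and nonproportional.
\begin{enumerate}
\item[(a)] If $R,S$ are adjacent and at least one of them is nilpotent, then $\{R,S\}^{\perp\perp}=\operatorname{span}(R,S)\setminus\{0\}$.
\item[(b)] In all other cases $\{R,S\}^{\perp\perp}\subset\langle R\rangle\cup\langle S\rangle$.
\end{enumerate}
\end{proposition}

\begin{proof}
Let $u\otimes h\in\{R,S\}^{\perp\perp}$.

\emph{Nonadjacent pairs.} Let $R=x\otimes f$ and $S=x'\otimes f'$ with $x\nparallel x'$ and $f\nparallel f'$. By \eqref{eq:q11}, $q(R,y\otimes g)$ has the factor $f(y)g(x)$ and $q(S,y\otimes g)$ has the factor $f'(y)g(x')$. So $\{R,S\}^\perp$ contains all nonzero $y\otimes g$ with $f(y)=g(x')=0$ and all those with $f'(y)=g(x)=0$. Lemma~\ref{lem:large}, applied with $(X_0,F_0)=(\ker f,\mathbb{C}x')$ and with $(\ker f',\mathbb{C}x)$, shows that ($h\parallel f$ or $u\parallel x'$) and ($h\parallel f'$ or $u\parallel x$). The combinations $h\parallel f\parallel f'$ and $u\parallel x'\parallel x$ are excluded, and the other two give $u\otimes h\in\langle R\rangle$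 or $u\otimes h\in\langle S\rangle$.

\emph{Adjacent pairs: $u\otimes h$ lies in the span.} Let $R=x\otimes f$, $S=x\otimes f'$. Then $\{R,S\}^\perp$ contains all nonzero $y\otimes g$ with $g(x)=0$ and all those with $f(y)=f'(y)=0$. Lemma~\ref{lem:large} with $(X_0,F_0)=(X,\mathbb{C}x)$ gives $u\parallel x$, and with $(\ker f\cap\ker f',0)$ it gives $h\in\operatorname{span}(f,f')$. Let $R=x\otimes f$, $S=x'\otimes f$. Then $\{R,S\}^\perp$ contains all nonzero $y\otimes g$ with $f(y)=0$ and all those with $g(x)=g(x')=0$. The pairs $(\ker f,0)$ and $(X,\operatorname{span}(x,x'))$ give $h\parallel f$ and $u\in\operatorname{span}(x,x')$. In both cases $u\otimes h\in\operatorname{span}(R,S)$.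

\emph{Adjacent pairs: which part of the span occurs.} Fix $W\in F_1(X)$. On $\operatorname{span}(R,S)\subset F_1(X)$, formula \eqref{eq:q11} writes $q(\,\cdot\,,W)$ as a product $\ell_1\ell_2$ of the linear functions
\[
\ell_1(U)=\operatorname{tr}(UW),\qquad \ell_2(U)=\operatorname{tr}(UW)-\operatorname{tr}U\operatorname{tr}W .
\]
Suppose that $R$, say, is nilpotent, and let $W\in\{R,S\}^\perp$. Since $\operatorname{tr}R=0$, we have $\ell_1(R)=\ell_2(R)$, and their product $q(R,W)$ is $0$, so both vanish. Hence $q(\alpha R+\beta S,W)=\beta^2\ell_1(S)\ell_2(S)=\beta^2q(S,W)=0$ for all $\alpha,\beta$. This proves (a).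

Suppose that neither is nilpotent, and rescale so that $\operatorname{tr}R=\operatorname{tr}S=1$. We look for $W$ that is orthogonal to $R$ for the first reason and to $S$ for the second. If $R=x\otimes f$, $S=x\otimes f'$, take $W=y\otimes f'$ with $f(y)=0$, $f'(y)=1$. If $R=x\otimes f$, $S=x'\otimes f$, take $W=x'\otimes g$ with $g(x)=0$, $g(x')=1$. In both cases $\operatorname{tr}(RW)=0$ and $\operatorname{tr}(SW)=\operatorname{tr}W=1$, so
\[
\ell_1(R)=0,\quad \ell_2(R)=-1,\quad \ell_1(S)=1,\quad \ell_2(S)=0 .
\]
Thus $W\in\{R,S\}^\perp$ and $q(\alpha R+\beta S,W)=\beta\cdot(-\alpha)$. An element $\alpha R+\beta S$ of $\{R,S\}^{\perp\perp}$ therefore has $\alpha\beta=0$, which completes the proof of (b).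
\end{proof}

Call nonproportional $R,S$ \emph{linked} if $\{R,S\}^{\perp\perp}\not\subset\langle R\rangle\cup\langle S\rangle$. By Proposition~\ref{prop:link}, this happens exactly when $R,S$ are adjacent and at least one of them is nilpotent. It remains to tell the nilpotent operators from the others.

\begin{lemma}\label{lem:nil}
A nonzero $R\in F_1(X)$ is nilpotent if and only if, for every $S$ linked to $R$, every $U\in\{R,S\}^{\perp\perp}\setminus\langle R\rangle$ is linked to $R$.
\end{lemma}

\begin{proof}
Let $R$ be nilpotent and $S$ linked to $R$. Every $U\in\operatorname{span}(R,S)\setminus\langle R\rangle$ shares with $R$ the vector or functional that $R$ and $S$ share, so it is adjacent to $R$, hence linked to $R$. Let $R=x\otimes f$ with $f(x)\ne0$. Take $0\ne f'\in x^\circ$, $S=x\otimes f'$ and $U=R+S$. Then $S$ is nilpotent and adjacent to $R$, so it is linked to $R$, and $U\in\{R,S\}^{\perp\perp}\setminus\langle R\rangle$. But $\operatorname{tr}U=\operatorname{tr}R\ne0$, so neither $R$ nor $U$ is nilpotent, and they are not linked.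
\end{proof}

Let $\mathcal{N}(X)\subset\mathcal{L}(X)$ be the set of lines spanned by elements of $N_1(X)$. The relation ``linked'' and the criterion of Lemma~\ref{lem:nil} are expressed through lines and $\perp$ alone, and for two nilpotent operators ``linked'' means ``adjacent''. By \eqref{eq:Psi}:

\begin{corollary}\label{cor:adj}
$\Psi$ restricts to a bijection $\mathcal{N}(X)\to\mathcal{N}(Y)$ that preserves adjacency in both directions.
\end{corollary}

\section{Points and hyperplanes}\label{sec:cliques}

Let $P(V)=\{\langle v\rangle: 0\neq v\in V\}$ be the projective space of a vector space $V$. An element $\langle x\otimes f\rangle$ of $\mathcal{N}(X)$ is a point $\langle x\rangle$ together with a closed hyperplane $\ker f$ containing it. To recover points and hyperplanes from adjacency, we represent each by the set of all pairs in which it takes part: for nonzero $x\in X$ and $f\in X^*$ put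
\[
\mathcal{C}_x=\{\langle x\otimes f'\rangle:\ 0\ne f'\in x^\circ\},\qquad \mathcal{C}^f=\{\langle x'\otimes f\rangle:\ 0\ne x'\in\ker f\}.
\]
These sets depend only on $\langle x\rangle$ and $\langle f\rangle$. They are infinite, and
\begin{equation}\label{eq:meet}
\begin{gathered}
\mathcal{C}_x\cap\mathcal{C}_{x'}=\emptyset\ \text{ if } x\nparallel x',\qquad \mathcal{C}^f\cap\mathcal{C}^{f'}=\emptyset\ \text{ if } f\nparallel f',\\
\mathcal{C}_x\cap\mathcal{C}^f=\{\langle x\otimes f\rangle\}\ \text{ if } f(x)=0,\qquad \mathcal{C}_x\cap\mathcal{C}^f=\emptyset\ \text{ if } f(x)\neq0 .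
\end{gathered}
\end{equation}
Call a subset of $\mathcal{N}(X)$ a \emph{clique} if any two distinct elements of it are adjacent.

\begin{lemma}\label{lem:clique}
The maximal cliques in $\mathcal{N}(X)$ are exactly the sets $\mathcal{C}_x$ and $\mathcal{C}^f$, and no $\mathcal{C}_x$ equals a $\mathcal{C}^f$.
\end{lemma}

\begin{proof}
Each $\mathcal{C}_x$ and each $\mathcal{C}^f$ is a clique. Consider a clique with two distinct elements. If they are $\langle x\otimes f_1\rangle$, $\langle x\otimes f_2\rangle$ with $f_1\nparallel f_2$, then any third element $\langle u\otimes h\rangle$ has $u\parallel x$, since otherwise $h\parallel f_1$ and $h\parallel f_2$; so the clique lies in $\mathcal{C}_x$. If they are $\langle x_1\otimes f\rangle$, $\langle x_2\otimes f\rangle$ with $x_1\nparallel x_2$, then any third element has $h\parallel f$, since otherwise $u\parallel x_1$ and $u\parallel x_2$; so the clique lies in $\mathcal{C}^f$. A one-element clique $\{\langle x\otimes f\rangle\}$ lies in $\mathcal{C}_x$. Finally, by \eqref{eq:meet}, a $\mathcal{C}_x$ and a $\mathcal{C}^f$ share at most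 one element, and so do any two different sets of our list; being infinite, none of them contains another.
\end{proof}

By Corollary~\ref{cor:adj}, $\Psi$ maps the maximal cliques of $\mathcal{N}(X)$ bijectively onto those of $\mathcal{N}(Y)$. Adjacency does not tell us which cliques are points and which are hyperplanes, and this is where the two forms of Theorem~\ref{thm:main} come from. But the types cannot be mixed.

\begin{proposition}\label{prop:cases}
One of the following holds.
\begin{itemize}
\item \emph{Case 1:} there are bijections $\pi:P(X)\to P(Y)$ and $\pi_*:P(X^*)\to P(Y^*)$ with $\Psi(\mathcal{C}_x)=\mathcal{C}_{y}$ for $\langle y\rangle=\pi\langle x\rangle$ and $\Psi(\mathcal{C}^f)=\mathcal{C}^{g}$ for $\langle g\rangle=\pi_*\langle f\rangle$.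
\item \emph{Case 2:} there are bijections $\pi:P(X)\to P(Y^*)$ and $\pi_*:P(X^*)\to P(Y)$ with $\Psi(\mathcal{C}_x)=\mathcal{C}^{g}$ for $\langle g\rangle=\pi\langle x\rangle$ and $\Psi(\mathcal{C}^f)=\mathcal{C}_{y}$ for $\langle y\rangle=\pi_*\langle f\rangle$.
\end{itemize}
In both cases, if $y\in Y$ and $g\in Y^*$ correspond to $x$ and $f$ in this way, then $f(x)=0$ if and only if $g(y)=0$. Moreover, for distinct points $\langle x\rangle,\langle x'\rangle$ and any point $\langle u\rangle$ of $P(X)$,
\begin{equation}\label{eq:collin}
\langle u\rangle\subset\langle x\rangle+\langle x'\rangle\iff\pi\langle u\rangle\subset\pi\langle x\rangle+\pi\langle x'\rangle .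
\end{equation}
\end{proposition}

\begin{proof}
By \eqref{eq:meet}, two different maximal cliques that meet are of different types. Suppose $\Psi(\mathcal{C}_x)=\mathcal{C}_y$ and $\Psi(\mathcal{C}_{x'})=\mathcal{C}^g$. Choose $f\ne0$ with $f(x)=f(x')=0$. Then $\mathcal{C}^f$ meets both $\mathcal{C}_x$ and $\mathcal{C}_{x'}$ and differs from both, so $\Psi(\mathcal{C}^f)$ meets both $\mathcal{C}_y$ and $\mathcal{C}^g$ and differs from both; its type would differ from both types. So all $\Psi(\mathcal{C}_x)$ have the same type. Given $f\ne0$, choose $0\ne x\in\ker f$; then $\Psi(\mathcal{C}^f)$ meets $\Psi(\mathcal{C}_x)$ and differs from it, so it has the other type. Since $\Psi$ is a bijection between the collections of maximal cliques, we are in Case 1 or Case 2 with bijective $\pi$ and $\pi_*$. By \eqref{eq:meet}, $f(x)=0$ if and only if $\mathcal{C}_x$ meets $\mathcal{C}^f$, if and only if their images meet, if and only if $g(y)=0$.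

By (F2), the left side of \eqref{eq:collin} holds if and only if every nonzero $f\in X^*$ vanishing at $x$ and $x'$ vanishes at $u$. In Case 1, since $\pi_*$ is onto $P(Y^*)$, this says that every functional in $Y^*$ vanishing on $\pi\langle x\rangle$ and $\pi\langle x'\rangle$ vanishes on $\pi\langle u\rangle$, which is the right side by (F2). In Case 2, let $\pi\langle x\rangle=\langle g\rangle$, $\pi\langle x'\rangle=\langle g'\rangle$, $\pi\langle u\rangle=\langle h\rangle$. Since $\pi_*$ is onto $P(Y)$, the condition says that $h$ vanishes on $\ker g\cap\ker g'$, that is, $h\in\operatorname{span}(g,g')$.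
\end{proof}

Condition \eqref{eq:collin} says that $\pi$ preserves collinearity in both directions. For an automorphism $\tau$ of the field $\mathbb{C}$, a map $A$ between complex vector spaces is \emph{$\tau$-semilinear} if it is additive and $A(\lambda v)=\tau(\lambda)Av$. We recall the fundamental theorem of projective geometry \cite[Ch.~III]{Baer}: \emph{if $V,W$ are complex vector spaces of dimension at least $3$, finite or infinite, then every bijection $P(V)\to P(W)$ that preserves collinearity in both directions is induced by a bijective $\tau$-semilinear map $V\to W$ for some automorphism $\tau$ of the field $\mathbb{C}$.} So $\pi$ is induced by such a map.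

\section{The operator $A$}\label{sec:A}

The fundamental theorem is purely algebraic: it says nothing about $\tau$ or about continuity. So far we have used only where $q$ vanishes; its values will now force $\tau=\mathrm{id}$. Complex conjugation, for instance, has to be excluded: if $A$ is conjugate-linear, then $A(T-\lambda I)A^{-1}=ATA^{-1}-\overline{\lambda}I$, so spectra are reflected in the real axis. Both cases lead to the same functional equation.

\begin{lemma}\label{lem:tau}
Let $\tau$ be an automorphism of $\mathbb{C}$, and let $c(x,f)\in\mathbb{C}$ be given for all pairs $(x,f)$ with $x\otimes f\in N_1(X)$, so that for any two such pairs $(x,f)$, $(y,g)$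
\begin{equation}\label{eq:c}
c(x,f)^2\,c(y,g)^2\,\tau\bigl(f(y)g(x)\bigr)^2=\bigl(f(y)g(x)\bigr)^2 .
\end{equation}
Then $\tau=\mathrm{id}$, and there is $c_0\in\{1,i\}$ with $c(x,f)=\pm c_0$ for all pairs.
\end{lemma}

\begin{proof}
To compare two values of $c$ without knowing $\tau$, we use a third pair for which the argument of $\tau$ is $1$. Let $(x,f)$ and $(x',f')$ be pairs with $x\nparallel x'$ and $f\nparallel f'$. The vectors $y$ with $f(y)=f'(y)=1$ form an infinite-dimensional affine subspace, so there is one outside $\operatorname{span}(x,x')$. Choose $g\in X^*$ with $g(x)=g(x')=1$ and $g(y)=0$. Then \eqref{eq:c} gives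
\[
c(x,f)^2c(y,g)^2=1=c(x',f')^2c(y,g)^2,
\]
so $c(x,f)^2=c(x',f')^2$. For arbitrary pairs $(x,f)$, $(x',f')$ choose $x''\notin\mathbb{C}x\cup\mathbb{C}x'$ and $f''\in(x'')^\circ\setminus(\mathbb{C}f\cup\mathbb{C}f')$, and compare both with $(x'',f'')$. So $c^2$ is a constant $d$, and the last display gives $d^2=1$. Take $c_0=1$ if $d=1$ and $c_0=i$ if $d=-1$.

Replacing $y$ by $\lambda y$, $\lambda\neq0$, in the choice above, we get $\tau(\lambda)^2=\lambda^2$ from \eqref{eq:c}, so $\tau(\lambda)=\pm\lambda$ for every $\lambda$. If $\tau(\lambda)=-\lambda$ for some $\lambda\ne0$, then $1-\lambda=\tau(1+\lambda)=\pm(1+\lambda)$; the plus sign gives $\lambda=0$ and the minus sign gives $1=-1$. Hence $\tau=\mathrm{id}$.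
\end{proof}

The alternative $c_0\in\{1,i\}$ cannot be resolved by rank-one tests, since $q(cT,cR)=c^4q(T,R)$. We carry it along.

\begin{proposition}\label{prop:form}
There are $c_0\in\{1,i\}$ and functions $\varepsilon:\mathcal{B}(X)\to\{1,-1\}$, $\eta:\mathcal{B}(X)\to\mathbb{C}$ such that:
\begin{itemize}
\item in Case 1, $\varphi(T)=c_0\varepsilon(T)ATA^{-1}+\eta(T)I$ with a bounded linear bijection $A:X\to Y$;
\item in Case 2, $X$ and $Y$ are reflexive and $\varphi(T)=c_0\varepsilon(T)AT^*A^{-1}+\eta(T)I$ with a bounded linear bijection $A:X^*\to Y$.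
\end{itemize}
With $\delta=c_0^2$ in Case 1 and $\delta=-c_0^2$ in Case 2,
\begin{equation}\label{eq:delta}
\sigma([T,S])=\delta\,\varepsilon(T)\varepsilon(S)\,\sigma([T,S])\qquad(T,S\in\mathcal{B}(X)).
\end{equation}
\end{proposition}

\begin{proof}[Proof in Case 1]
Let $A:X\to Y$ be a $\tau$-semilinear bijection inducing $\pi$. For $f\in X^*$ define $Bf:Y\to\mathbb{C}$ by $(Bf)(Ax)=\tau(f(x))$. It is additive, and linear because $\mu Ax=A(\tau^{-1}(\mu)x)$ gives $(Bf)(\mu Ax)=\mu\,\tau(f(x))$. For $f\ne0$ and $\langle g\rangle=\pi_*\langle f\rangle$, Proposition~\ref{prop:cases} gives $\ker g=A(\ker f)=\ker Bf$, so $Bf$ is a nonzero multiple of $g$; in particular it is bounded and $\langle Bf\rangle=\pi_*\langle f\rangle$. For $x\otimes f\in N_1(X)$, the line $\Psi\langle x\otimes f\rangle$ lies in $\mathcal{C}_{Ax}\cap\mathcal{C}^{Bf}$, so by \eqref{eq:meet}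
\[
\psi(x\otimes f)=c(x,f)\,Ax\otimes Bf
\]
for some scalar $c(x,f)\neq0$. Since $\operatorname{tr}\bigl((Ax\otimes Bf)(Ay\otimes Bg)\bigr)=(Bf)(Ay)\,(Bg)(Ax)=\tau\bigl(f(y)g(x)\bigr)$, Lemma~\ref{lem:psi}(i) and \eqref{eq:qnil} give \eqref{eq:c}. By Lemma~\ref{lem:tau}, $A$ is linear and $c(x,f)=\pm c_0$. Now $f\circ A^{-1}=Bf$ is bounded for every $f\in X^*$, so $A^{-1}$ and $A$ are bounded by (F6).

Put $\varphi_1(T)=A^{-1}\varphi(T)A\in\mathcal{B}(X)$. For $x\otimes f\in N_1(X)$, Lemma~\ref{lem:psi}(i) and \eqref{eq:qnil} give
\[
f(Tx)^2=q\bigl(\varphi(T),\psi(x\otimes f)\bigr)=c_0^2\,(Bf)\bigl(\varphi(T)Ax\bigr)^2=f\bigl(c_0\varphi_1(T)x\bigr)^2 .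
\]
By Lemma~\ref{lem:sign}, $c_0\varphi_1(T)\in\pm T+\mathbb{C}I$, and as $c_0^{-1}=\pm c_0$,
\begin{equation}\label{eq:phi1}
\varphi_1(T)=c_0\,\varepsilon(T)T+\eta(T)I
\end{equation}
for suitable $\varepsilon(T)\in\{1,-1\}$ and $\eta(T)\in\mathbb{C}$. Finally, $[\varphi(T),\varphi(S)]$ is similar to $[\varphi_1(T),\varphi_1(S)]=c_0^2\varepsilon(T)\varepsilon(S)[T,S]$, which gives \eqref{eq:delta}.
\end{proof}

\begin{proof}[Proof in Case 2]
Let $D:X\to Y^*$ be a $\tau$-semilinear bijection inducing $\pi$. The operator $A$ has to act on $X^*$, so we construct it from $D$ by duality. Let $0\ne f\in X^*$ and $\langle y\rangle=\pi_*\langle f\rangle$. The function $x\mapsto\tau^{-1}\bigl((Dx)(y)\bigr)$ is a linear functional on $X$, and by Proposition~\ref{prop:cases} its kernel is $\ker f$, so it equals $\mu f$ with $\mu\ne0$. Put $Af=\tau(\mu)^{-1}y$ and $A0=0$. Then $\langle Af\rangle=\pi_*\langle f\rangle$ for $f\neq0$, and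
\begin{equation}\label{eq:dual}
(Dx)(Af)=\tau(f(x))\qquad(x\in X,\ f\in X^*).
\end{equation}
Since $D$ is onto $Y^*$ and $Y^*$ separates points, \eqref{eq:dual} determines $Af$. As $(Dx)(Af+Ag)=\tau((f+g)(x))$ and $(Dx)(\tau(\lambda)Af)=\tau(\lambda f(x))$, this uniqueness shows that $A:X^*\to Y$ is $\tau$-semilinear. It is injective because $Af\ne0$ for $f\ne0$, and onto because $\pi_*$ is onto and $A(\lambda f)=\tau(\lambda)Af$.

For $x\otimes f\in N_1(X)$, the line $\Psi\langle x\otimes f\rangle$ lies in $\mathcal{C}^{Dx}\cap\mathcal{C}_{Af}$, so $\psi(x\otimes f)=c(x,f)\,Af\otimes Dx$ with $c(x,f)\neq0$. By \eqref{eq:dual}, $\operatorname{tr}\bigl((Af\otimes Dx)(Ag\otimes Dy)\bigr)=(Dx)(Ag)\,(Dy)(Af)=\tau\bigl(g(x)f(y)\bigr)$, so \eqref{eq:c} holds again. By Lemma~\ref{lem:tau}, $c(x,f)=\pm c_0$, the maps $D$ and $A$ are linear, and \eqref{eq:dual} reads $(Dx)(Af)=f(x)$.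

Every $h\in Y^*$ is some $Dx$, and then $h\circ A$ is the evaluation $f\mapsto f(x)$, which is bounded. By (F6), $A$ and $A^{-1}$ are bounded. Hence $A^*:Y^*\to X^{**}$ is bijective, and $A^*(Dx)$ is the canonical image of $x$ in $X^{**}$. So the canonical map $X\to X^{**}$ is onto: $X$ is reflexive, and so is $Y\cong X^*$.

By (F5), $A^{-1}\varphi(T)A=\varphi_1(T)^*$ for a unique $\varphi_1(T)\in\mathcal{B}(X)$. For $x\otimes f\in N_1(X)$ we have $(Dx)(\varphi(T)Af)=(Dx)\bigl(A\varphi_1(T)^*f\bigr)=f(\varphi_1(T)x)$, so
\[
f(Tx)^2=q\bigl(\varphi(T),\psi(x\otimes f)\bigr)=c_0^2\,(Dx)\bigl(\varphi(T)Af\bigr)^2=f\bigl(c_0\varphi_1(T)x\bigr)^2 .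
\]
Lemma~\ref{lem:sign} gives \eqref{eq:phi1}, and taking adjoints gives the stated formula for $\varphi$. Finally, $[\varphi(T),\varphi(S)]$ is similar to $[\varphi_1(T)^*,\varphi_1(S)^*]=-c_0^2\varepsilon(T)\varepsilon(S)[T,S]^*$, which gives \eqref{eq:delta} by (F5).
\end{proof}

\section{The graph of asymmetric pairs}\label{sec:graph}

Equation \eqref{eq:delta} restricts the signs only when $\sigma([T,S])$ is not symmetric. Let $\Gamma$ be the graph with vertex set $\mathcal{B}(X)$ in which $T$ and $S$ are \emph{neighbors} if $\sigma([T,S])$ is not symmetric. The relation is symmetric, as $[S,T]=-[T,S]$, and the isolated vertices are exactly the elements of $\mathcal{S}(X)$. By \eqref{eq:delta},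
\begin{equation}\label{eq:edge}
\delta\,\varepsilon(T)\varepsilon(S)=1\quad\text{for neighbors } T,S .
\end{equation}
If $\delta=-1$, then $\varepsilon$ colors $\Gamma$ with two colors so that neighbors differ, and a triangle makes this impossible. If $\delta=1$, then $\varepsilon$ is constant on each connected component. So the following facts about $\Gamma$, which do not involve $\varphi$, are what we need.

\begin{proposition}\label{prop:graph}
\begin{enumerate}
\item[(a)] $\Gamma$ contains a triangle.
\item[(b)] Any two nonquadratic operators have a common neighbor.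
\item[(c)] Every quadratic operator outside $\mathcal{S}(X)$ has a nonquadratic neighbor.
\end{enumerate}
Consequently, any two operators outside $\mathcal{S}(X)$ are joined by a path in $\Gamma$.
\end{proposition}

\begin{proof}
(a) Let $M_3$ be the space of complex $3\times3$ matrices. An invertible $C\in M_3$ of trace $0$ has a nonsymmetric set of eigenvalues: a symmetric set of at most three nonzero numbers is $\{a,-a\}$, the multiplicities are then $2$ and $1$, and the trace is $\pm a\ne0$. By \eqref{eq:3x3} with $r=\frac13$, the polynomial $\det[M,M']$ on $M_3\times M_3$ is not identically zero. By (F1) on $M_3\times M_3\times M_3$, there are $M_1,M_2,M_3'$, which we rename $G_1,G_2,G_3$, with $\det[G_j,G_k]\ne0$ for all $j<k$. Write $X=E\oplus X_0$ with $\dim E=3$ and $X_0$ closed, and let $T_j=G_j\oplus0$. Then $\sigma([T_j,T_k])=\{0\}\cup\sigma([G_j,G_k])$ is not symmetric for $j<k$.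

(b) Let $T_1,T_2$ be nonquadratic. By Lemma~\ref{lem:asym} there are finite-rank $V_1,V_2$ such that $V_j$ is a neighbor of $T_j$. We look for a common neighbor of the form $V=sV_1+tV_2$, and for this we express symmetry of the spectrum by polynomial equations in $(s,t)$. Put $G=\operatorname{ran}V_1+\operatorname{ran}V_2$, $G_j=G+T_jG$ and $n_j=\dim G_j$. All operators $[T_j,V]$ map $X$ into the fixed space $G_j$, so by (F4) the zero set of the monic polynomial
\[
r_j(z)=z\,\det\bigl(zI-[T_j,V]|_{G_j}\bigr)
\]
of degree $n_j+1$ is $\sigma([T_j,V])$. A finite set is symmetric as soon as it is contained in its negative. So $\sigma([T_j,V])$ is symmetric if and only if every zero of $r_j(z)$ is a zero of $r_j(-z)$. Since multiplicities are at most $n_j+1$, this holds if and only if $r_j(z)$ divides $r_j(-z)^{n_j+1}$, that is, if and only if the remainder $\rho_j$ of this division vanishes. Division by a monic polynomial involves only ring operations on the coefficients, so the coefficients of $\rho_j$ are polynomials in $(s,t)$. Some coefficient of $\rho_1$ is nonzero at $(1,0)$ and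 some coefficient of $\rho_2$ is nonzero at $(0,1)$. By (F1), both are nonzero at some $(s,t)$, and the corresponding $V$ is a neighbor of $T_1$ and of $T_2$.

(c) Let $T\notin\mathcal{S}(X)$ be quadratic. By Theorem~\ref{thm:exc}(b),(c), $T=\alpha I+N$ with $N^2=0$ and $N$ noncompact, hence of infinite rank. Let $U$ be a neighbor of $T$. If $U$ is not quadratic, we are done. Otherwise $U\notin\mathcal{S}(X)$ is quadratic, so likewise $U=\beta I+M$ with $M^2=0$ and $M$ of infinite rank. The idea is to perturb $U$ without changing $[T,U]$. Call $K=x\otimes f$ \emph{admissible} if $0\ne x\in\ker N$ and $0\ne f\in(\operatorname{ran}N)^\circ$. Such $x$ and $f$ exist, since $\ker N\supset\operatorname{ran}N\ne0$ and $(\operatorname{ran}N)^\circ\supset\operatorname{ran}N^*\ne0$. For admissible $K$ we have $NK=Nx\otimes f=0$ and $KN=x\otimes N^*f=0$, so $[T,U+tK]=[T,U]$, and $U+tK$ is a neighbor of $T$ for every $t\in\mathbb{C}$. We show that some $U+tK$ is nonquadratic.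

Suppose instead that $M+tK$ is quadratic for all admissible $K$ and all $t$. Fix an admissible $K=x\otimes f$ and $t\ne0$. Then
\[
t(MK+KM)+t^2K^2=(M+tK)^2=aI+b(M+tK)
\]
for some scalars $a,b$. The left side has finite rank, so $aI+bM$ has finite rank, and so does $(aI+bM)(aI-bM)=a^2I$. Thus $a=0$, and then $b=0$ because $M$ has infinite rank. So $MK+KM+tK^2=0$ for all $t\ne0$, and two values of $t$ give $MK+KM=0$, that is, $Mx\otimes f=-x\otimes M^*f$. Evaluating at a vector on which $f$ equals $1$ shows $Mx\in\mathbb{C}x$; since $M^2=0$, this gives $Mx=0$, and then $M^*f=0$. As $x$ and $f$ run through all nonzero elements of $\ker N$ and $(\operatorname{ran}N)^\circ$, we obtain $\ker N\subset\ker M$ and $(\operatorname{ran}N)^\circ\subset(\operatorname{ran}M)^\circ$. The first inclusion gives $\operatorname{ran}N\subset\ker N\subset\ker M$, so $MN=0$. The second gives $\operatorname{ran}M\subset\overline{\operatorname{ran}N}\subset\ker N$ by (F2), so $NM=0$. Hence $[T,U]=[N,M]=0$, which is impossible for neighbors.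

For the last statement, every operator outside $\mathcal{S}(X)$ is nonquadratic or has a nonquadratic neighbor by (c), and (b) joins any two nonquadratic operators.
\end{proof}

\begin{proof}[End of the proof of Theorem~\ref{thm:main}]
Sufficiency and the statement on surjectivity were proved in Section~\ref{sec:suff}. For necessity, take $c_0,\varepsilon,\eta,A,\delta$ from Proposition~\ref{prop:form}. Multiplying the three equations \eqref{eq:edge} along a triangle gives $\delta^3=1$, so $\delta=1$. Thus $c_0=1$ in Case 1 and $c_0=i$ in Case 2, and $\varphi$ has form (I) or (II). Now \eqref{eq:edge} says that neighbors have the same sign, so $\varepsilon$ is constant on $\mathcal{B}(X)\setminus\mathcal{S}(X)$ by Proposition~\ref{prop:graph}.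
\end{proof}

\section{Additive maps, continuous maps, and the two forms}\label{sec:cor}

\begin{proof}[Proof of Corollary~\ref{cor:reg}]
Put $\varphi_1(T)=c_0\varepsilon(T)T+\eta(T)I$ with $c_0=1$ in form (I) and $c_0=i$ in form (II). Then $A^{-1}\varphi(T)A$ equals $\varphi_1(T)$ or $\varphi_1(T)^*$, and since the adjoint is a linear isometry, $\varphi_1$ is additive or continuous whenever $\varphi$ is. For scalar $T$ the sign $\varepsilon(T)$ can be changed at will by changing $\eta(T)$, so it suffices to show that $\varepsilon$ is constant on the nonscalar operators. Let $\kappa$ be the value of $\varepsilon$ off $\mathcal{S}(X)$; by Theorem~\ref{thm:exc}(a), $\varepsilon=\kappa$ on all nonquadratic operators.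

\emph{Additive maps.} Let $T$ be nonscalar. We write $T$ as a difference of two nonquadratic operators. Take $S\in\mathcal{B}(X)$ and $x\in X$ with $x,Sx,S^2x$ independent, and $g_0,g_1,g_2\in X^*$ with $g_j(S^kx)=\delta_{jk}$. The $k$th column of the matrix $\bigl(g_j((T+tS)^kx)\bigr)_{j,k=0,1,2}$ has entries of degree at most $k$ in $t$, so the determinant is a polynomial of degree at most $3$ whose $t^3$-coefficient is $\det\bigl(g_j(S^kx)\bigr)=1$. Hence for some $t\ne0$ the vectors $x,(T+tS)x,(T+tS)^2x$ are independent, and neither $T+tS$ nor $tS$ is quadratic. Additivity gives $c_0\kappa(T+tS)-c_0\varepsilon(T)T-c_0\kappa tS\in\mathbb{C}I$, so $(\kappa-\varepsilon(T))T$ is scalar and $\varepsilon(T)=\kappa$.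

\emph{Continuous maps.} Let $\overline{T}$ denote the class of $T$ in the normed space $\mathcal{B}(X)/\mathbb{C}I$. Suppose $T_n\to T$ with $T$ nonscalar and $\varepsilon(T_n)=-\varepsilon(T)$ for all $n$. Then $\overline{\varphi_1(T_n)}=-c_0\varepsilon(T)\overline{T_n}$ tends both to $-c_0\varepsilon(T)\overline{T}$ and to $\overline{\varphi_1(T)}=c_0\varepsilon(T)\overline{T}$, which is impossible as $\overline{T}\ne0$. So $\varepsilon$ is locally constant on $\mathcal{B}(X)\setminus\mathbb{C}I$. This set is path connected: for nonscalar $T\neq T'$, the complex line $\{T+z(T'-T):z\in\mathbb{C}\}$ contains at most one scalar operator (two would make the whole line scalar), and a plane with one point removed is path connected. Hence $\varepsilon$ is constant there.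

\emph{The forms exclude each other.} Suppose that $\varphi$ has form (I) with $A:X\to Y$ and form (II) with $A':X^*\to Y$. Fix $x\ne0$ and let $0\ne f\in x^\circ$, $R=x\otimes f$. The operator $\psi(R)$ of Section~\ref{sec:psi} is determined by $\varphi$. By form (I), $\psi(R)=\pm ARA^{-1}$, with range $\mathbb{C}Ax$. By form (II), $\psi(R)=\pm iA'R^*A'^{-1}$, and $R^*g=g(x)f$, so the range is $\mathbb{C}A'f$. Thus the injective linear map $A'$ sends the infinite-dimensional space $x^\circ$ into the line $\mathbb{C}Ax$, which is absurd.
\end{proof}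

\begin{thebibliography}{1}

\bibitem{Baer} R.~Baer, \emph{Linear Algebra and Projective Geometry}.

\end{thebibliography}
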